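\title{Free Lie algebras on two or more generators\\ are not mod $p$ homotopy Lie algebras}

\begin{abstract}
Let $p$ be an odd prime and let $X$ be a homotopy associative H-space with homotopy inverse, for instance a loop space. We show that the mod $p$ homotopy groups of $X$ with the Samelson product never form a free graded Lie algebra on two or more generators, although free Lie algebras on at most one generator do occur. The obstruction is the $p$-th power. If the mod $p$ homotopy has as few commuting elements as a free Lie algebra, then maps that vanish in mod $p$ homology act trivially on homotopy classes of high degree. This makes it possible to build, from the $p$-th symmetric product, a class $\delta$ with $\operatorname{ad}(u)^p=\operatorname{ad}(\delta)$ in high degrees for a suitable even class $u$, and such a Lie algebra contains no such class.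
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, $p$ is an odd prime. For $n\ge 2$ let $P^n=P^n(p)=S^{n-1}\cup_p e^n$ be the mod $p$ Moore space with top cell in dimension $n$, and let $\tau_n\colon P^n\to S^n$ be the pinch map, which collapses $S^{n-1}$. The mod $p$ homotopy groups of a pointed space $X$ are the sets of pointed homotopy classes
\[
\pi_n(X;\mathbb{Z}/p)=[P^n,X],\qquad n\ge 2 .
\]
We call a homotopy associative H-space with a homotopy inverse an \emph{H-group}; loop spaces are the basic examples. If $X$ is an H-group, then $[W,X]$ is a group for every pointed space $W$, naturally in $W$, and the cofibration sequence $S^{n-1}\to S^{n-1}\to P^n\to S^n\to S^n$ gives an exact sequence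
\begin{equation}\label{eq:uct}
\pi_n(X)\xrightarrow{\ p\ }\pi_n(X)\xrightarrow{\ \tau_n^*\ }\pi_n(X;\mathbb{Z}/p)\longrightarrow\pi_{n-1}(X)\xrightarrow{\ p\ }\pi_{n-1}(X).
\end{equation}
So $\pi_n(X;\mathbb{Z}/p)$ records $\pi_n(X)\otimes\mathbb{Z}/p$ and the elements of order $p$ in $\pi_{n-1}(X)$. We write $\bar x=x\tau_n$ for the \emph{reduction} of $x\in\pi_n(X)$.

The commutator $(x,y)\mapsto xyx^{-1}y^{-1}$ is null on $X\vee X$ and factors, uniquely up to homotopy, through a map $c\colon X\wedge X\to X$ (see Section~\ref{sec:moore}). Take $P^n=S^1\wedge P^{n-1}$ and $S^n=S^1\wedge S^{n-1}$, let $s_n=s_1^{\otimes n}$ be the fundamental class of $S^n$, and let $e_n\in H_n(P^n;\mathbb{F}_p)$ be the class with $\tau_{n*}e_n=s_n$; thus $e_n=s_1\otimes e_{n-1}$, and the Bockstein $\beta e_n$ generates $H_{n-1}(P^n;\mathbb{F}_p)$. The splitting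
\[
P^m\wedge P^n\simeq P^{m+n}\vee P^{m+n-1}
\]
provides a standard map $\Delta_{m,n}\colon P^{m+n}\to P^m\wedge P^n$ with $\Delta_{m,n*}(e_{m+n})=e_m\otimes e_n$, and this formula is the only property of $\Delta_{m,n}$ that we use. The \emph{mod $p$ Samelson product} of $a\in\pi_m(X;\mathbb{Z}/p)$ and $b\in\pi_n(X;\mathbb{Z}/p)$ is defined in the standard way, as in the work of Cohen, Moore and Neisendorfer:
\[
[a,b]=c\,(a\wedge b)\,\Delta_{m,n}\in\pi_{m+n}(X;\mathbb{Z}/p).
\]

A \emph{graded Lie algebra} over $\mathbb{F}_p$ is a graded vector space with a bilinear bracket of degree $0$ such that, for homogeneous elements,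
\[
[x,y]=-(-1)^{|x||y|}[y,x],\qquad [x,[y,z]]=[[x,y],z]+(-1)^{|x||y|}[y,[x,z]],
\]
and, if $p=3$, $[x,[x,x]]=0$ for $x$ of odd degree. (For $p>3$ the last identity follows from the Jacobi identity, which gives $3[x,[x,x]]=0$.) We call $x$ \emph{even} or \emph{odd} according to the parity of $|x|$. For even $x$, antisymmetry gives $2[x,x]=0$, hence $[x,x]=0$. The free graded Lie algebra on a graded vector space $V$ is written $L(V)$, and a homogeneous basis of $V$ is a set of generators.

\medskip
\noindent\textbf{Question.} \emph{Is there a loop space, or at least an H-group, $X$ such that the Samelson product makes $\pi_*(X;\mathbb{Z}/p)$ a free graded Lie algebra over $\mathbb{F}_p$ on at least two generators?}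
\medskip

It is part of the requirement that the groups be $\mathbb{F}_p$-vector spaces and that the bracket satisfy the identities above; the set of generators may be infinite.

The bracket measures the failure of homotopy commutativity as seen by Moore spaces. If $X$ is homotopy commutative, $c$ is null and all brackets vanish; a free Lie algebra is the opposite extreme. Over $\mathbb{Q}$ that extreme is attained: for a finite wedge $W$ of spheres $S^{n_i+1}$ with $n_i\ge1$, the algebra $H_*(\Omega W;\mathbb{Q})$ is the tensor algebra on primitive classes of degrees $n_i$, the Hurewicz map identifies $\pi_*(\Omega W)\otimes\mathbb{Q}$ with its primitive elements, and in characteristic $0$ these form the free Lie algebra. At an odd prime, Section~\ref{sec:rankone} realizes every free Lie algebra on at most one generator by a loop space with at most two homotopy groups, and one might expect to continue stage by stage, adding one homotopy group for each basic bracket. This cannot be done.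

\begin{theorem}\label{thm:free}
Let $p$ be an odd prime and $X$ a homotopy associative H-space with homotopy inverse, for instance a loop space. Then $\pi_*(X;\mathbb{Z}/p)$ with the Samelson product is not a free graded Lie algebra on two or more homogeneous generators. The generating set may be infinite, and $p=3$ is included.
\end{theorem}

Only three properties of free Lie algebras are needed (Lemma~\ref{lem:free}), and the theorem follows from a stronger statement.

\begin{theorem}\label{thm:main}
Let $p$ be an odd prime and let $L$ be a graded Lie algebra over $\mathbb{F}_p$, concentrated in degrees $\ge2$, such that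
\begin{itemize}
\item[(P1)] $[x,x]\neq0$ for every nonzero homogeneous $x$ of odd degree;
\item[(P2)] commuting nonzero homogeneous elements of even degree are proportional;
\item[(P3)] there are two linearly independent homogeneous elements of even degree.
\end{itemize}
Then $L$ is not the mod $p$ homotopy Lie algebra of a homotopy associative H-space with homotopy inverse.
\end{theorem}

The difference with the rational case is the $p$-th power. Let $u$ be an even element of a graded associative $\mathbb{F}_p$-algebra, and let $\lambda_u,\rho_u$ be left and right multiplication by $u$. These operators commute and $\operatorname{ad}(u)=\lambda_u-\rho_u$, so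
\begin{equation}\label{eq:restricted}
\operatorname{ad}(u)^p=\lambda_u^{\,p}-\rho_u^{\,p}=\operatorname{ad}(u^p).
\end{equation}
In the Pontryagin algebra $H_*(X;\mathbb{F}_p)$ the operator $\operatorname{ad}(u)^p$ is therefore inner. In a Lie algebra with (P1)--(P3) it is not inner, not even in high degrees (Lemma~\ref{lem:lie}(e)). The proof of Theorem~\ref{thm:main} lifts \eqref{eq:restricted} from homology to homotopy. For any H-group, $\operatorname{ad}(u)^p$ is induced by a map that exists after one suspension and carries the homology class $u^p$ (Section~\ref{sec:james}). Properties (P1)--(P3) force maps that vanish in $\mathbb{F}_p$-homology to act trivially on homotopy classes of high degree (Section~\ref{sec:vanish}). This is used twice: to build an unsuspended map carrying $u^p$ by comparing the James construction with the symmetric product $SP^p$ (Sections~\ref{sec:carrier}--\ref{sec:end}), and to show that the resulting class $\delta$ satisfies $\operatorname{ad}(u)^p=\operatorname{ad}(\delta)$ in high degrees. Section~\ref{sec:model} carries out the whole argument for a class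 coming from $\pi_2(X)$, where the symmetric product is $\mathbb{C}P^p$ and everything can be seen by hand.

\section{At most one generator}\label{sec:rankone}

For $x\in\pi_m(X)$ and $x'\in\pi_n(X)$, $m,n\ge2$, let $\langle x,x'\rangle=c(x\wedge x')\in\pi_{m+n}(X)$ be the integral Samelson product. The sequence \eqref{eq:uct} is exact for every target when $n\ge3$, with the group structures coming from the suspension. For the target $S^N$ it gives $[P^N,S^N]=\mathbb{Z}/p$, generated by $\tau_N$, so a map $P^N\to S^N$ is determined by the image of $e_N$. The map $(\tau_m\wedge\tau_n)\Delta_{m,n}$ sends $e_{m+n}$ to $s_m\otimes s_n=s_{m+n}$, hence equals $\tau_{m+n}$, and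
\begin{equation}\label{eq:reduction}
[\bar x,\bar x']=c(x\wedge x')(\tau_m\wedge\tau_n)\Delta_{m,n}=\overline{\langle x,x'\rangle}.
\end{equation}

\begin{example}[no generator, or one even generator]\label{ex:even}
A point realizes the zero Lie algebra. The free Lie algebra on one even generator is one-dimensional with zero bracket. For the loop space $X=K(\mathbb{Z},2m)$, $m\geq 1$, the sequence \eqref{eq:uct} shows that $\pi_*(X;\mathbb{Z}/p)$ is $\mathbb{F}_p$ in degree $2m$, and the bracket vanishes for degree reasons.
\end{example}

\begin{example}[one odd generator]\label{ex:odd}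
The free Lie algebra on one odd generator $x$ is spanned by $x$ and $[x,x]$, because $[x,[x,x]]=0$ and the even element $[x,x]$ commutes with itself; Lemma~\ref{lem:free} below shows $[x,x]\ne0$. Let $n=2m-1\ge3$, let $E$ be the homotopy fiber of the map $K(\mathbb{Z},2m)\to K(\mathbb{Z},4m)$ that represents the square $\iota^2$ of the fundamental class, and let $X=\Omega E$. Then $\pi_n(X)=\mathbb{Z}x$, $\pi_{2n}(X)=\mathbb{Z}w$, and all other homotopy groups vanish, so by \eqref{eq:uct} the mod $p$ homotopy has basis $\bar x,\bar w$.

Up to sign, $\langle x,x\rangle$ is adjoint to the Whitehead square of a generator $\xi$ of $\pi_{2m}(E)$, that is, to the composite of the attaching map of the top cell of $S^{2m}\times S^{2m}$ with $(\xi,\xi)\colon S^{2m}\vee S^{2m}\to E$. Regard $E\to K(\mathbb{Z},2m)$ as an inclusion, and let $\phi\colon S^{2m}\times S^{2m}\to K(\mathbb{Z},2m)$ extend $(\xi,\xi)$; it classifies $\sigma_1+\sigma_2$, where $\sigma_i$ are the generators pulled back from the two factors. The top cell defines an element $\zeta\in\pi_{4m}(K(\mathbb{Z},2m),E)$ whose boundary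 is the Whitehead square, and the boundary map to $\pi_{4m-1}(E)$ is an isomorphism. Since $E$ is the fiber of $\iota^2$, this map induces an isomorphism $\pi_{4m}(K(\mathbb{Z},2m),E)\to\pi_{4m}(K(\mathbb{Z},4m))=\mathbb{Z}$. The image of $\zeta$ is the value on the top cell of the class in $H^{4m}(S^{2m}\times S^{2m},S^{2m}\vee S^{2m})\cong H^{4m}(S^{2m}\times S^{2m})$ given by $\phi^*\iota^2=(\sigma_1+\sigma_2)^2=2\sigma_1\sigma_2$. Hence $\langle x,x\rangle=\pm2w$, and $[\bar x,\bar x]=\pm2\bar w\neq0$ by \eqref{eq:reduction}. All other brackets vanish for degree reasons, so $\pi_*(X;\mathbb{Z}/p)$ is free on $\bar x$.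
\end{example}

Thus ``two or more generators'' cannot be weakened in Theorem~\ref{thm:free}. In these examples $\operatorname{ad}(u)=0$ for every even $u$, so $\operatorname{ad}(u)^p$ is trivially inner. They satisfy (P1) and (P2) but not (P3). The loop space $K(\mathbb{Z},2a)\times K(\mathbb{Z},2b)$, whose mod $p$ homotopy is spanned by two commuting even classes, satisfies (P1) and (P3) but not (P2). So neither (P2) nor (P3) can be dropped from Theorem~\ref{thm:main}.

\section{Lie algebras with few commuting elements}\label{sec:lie}

Recall the Poincar\'e--Birkhoff--Witt theorem: if $\{b_i\}$ is a totally ordered homogeneous basis of a graded Lie algebra $L$ over $\mathbb{F}_p$, then the monomials $b_{i_1}^{k_1}\cdots b_{i_r}^{k_r}$ with $i_1<\dots<i_r$, $k_j\geq 1$, and $k_j=1$ whenever $b_{i_j}$ is odd, form a basis of the universal enveloping algebra $U(L)$. For $p=3$ the theorem needs the condition $[x,[x,x]]=0$, since this element maps to $2(x\cdot x^2-x^2\cdot x)=0$ in $U(L)$. The condition is used nowhere else in the proof of the theorems.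

\begin{lemma}\label{lem:free}
A free graded Lie algebra $L=L(V)$ over $\mathbb{F}_p$, with $V$ in positive degrees, satisfies \textup{(P1)} and \textup{(P2)}. If $\dim V\geq 2$, it satisfies \textup{(P3)}.
\end{lemma}

\begin{proof}
By the universal properties $U(L)$ is the tensor algebra $T(V)$, and by the Poincar\'e--Birkhoff--Witt theorem $L\subset T(V)$. If $x\neq0$ is odd, then $[x,x]=2x^2\ne0$ because $T(V)$ has no zero divisors. This is (P1).

Let $K\subset L$ be a graded subalgebra. Extend a homogeneous basis of $K$ to one of $L$ and order it with the elements of $K$ first. Each basis monomial of $U(L)$ is then a monomial of $U(K)$ times a monomial in the remaining elements, so $T(V)$ is a free left $U(K)$-module. The exact sequence of left $T(V)$-modules $0\to T(V)\otimes V\to T(V)\to\mathbb{F}_p\to0$ is therefore a free resolution of length $1$ over $U(K)$, and $\operatorname{Tor}^{U(K)}_2(\mathbb{F}_p,\mathbb{F}_p)=0$. If $a,b$ were even, linearly independent and commuting, then $K=\mathbb{F}_pa\oplus\mathbb{F}_pb$ would have $U(K)=\mathbb{F}_p[a,b]$, for which the Koszul complex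 gives $\operatorname{Tor}_2=\mathbb{F}_p$. This proves (P2).

For (P3) take two generators and replace each odd one $x$ by $[x,x]\neq0$. The two even elements obtained are nonzero, and each involves only one of the two generators, so they have different multidegrees and are independent.
\end{proof}

Hence Theorem~\ref{thm:main} implies Theorem~\ref{thm:free}. The next lemma contains all the algebra used in the proof of Theorem~\ref{thm:main}. Write $L_{\ge n_0}=\bigoplus_{n\ge n_0}L_n$; it is an ideal. Part (c) says that an element is detected by its brackets with elements of high degree, part (d) that the adjoint action admits no self-map of positive degree, and part (e) that nothing in $L$ can play the role of $u^p$ in \eqref{eq:restricted}.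

\begin{lemma}\label{lem:lie}
Let $L$ be as in Theorem~\ref{thm:main} and let $n_0$ be any integer. All elements below are homogeneous.
\begin{itemize}
\item[(a)] If $a\ne0$ is even, $b\neq0$ and $[a,b]=0$, then $|b|=|a|$ or $|b|=|a|/2$.
\item[(b)] $L$ has nonzero even elements in arbitrarily high degrees.
\item[(c)] If $[\delta,y]=0$ for all $y\in L_{\ge n_0}$, then $\delta=0$.
\item[(d)] Let $\varphi\colon L_{\ge n_0}\to L$ be linear and homogeneous of degree $d>0$, with $\varphi([y,z])=[\varphi(y),z]$ for all $y\in L_{\ge n_0}$ and $z\in L$. Then $\varphi=0$.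
\item[(e)] If $u\neq0$ is even, there is no $\delta\in L_{p|u|}$, zero allowed, with $\operatorname{ad}(u)^p(y)=[\delta,y]$ for all $y\in L_{\ge n_0}$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $b$ is even, it is proportional to $a$ by (P2). If $b$ is odd, then $[a,[b,b]]=[[a,b],b]+[b,[a,b]]=0$ and $[b,b]\neq0$ by (P1), so $[b,b]$ is proportional to $a$ by (P2), and $2|b|=|a|$.

(b) Let $f_1,f_2$ be independent even elements, $w_0=f_2$ and $w_{i+1}=[f_1,w_i]$. Then $w_0$ is not proportional to $f_1$, and for $i\ge1$ the degree $i|f_1|+|f_2|$ of $w_i$ exceeds $|f_1|$. By (P2) and induction all $w_i$ are nonzero.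

(c) If $\delta\neq0$, choose by (b) an even $y\neq0$ with $|y|\ge n_0$ and $|y|>2|\delta|$. Then $[y,\delta]=0$ contradicts (a).

(d) Let $y\ne0$ be even. Then $[\varphi(y),y]=\varphi([y,y])=0$ and $|\varphi(y)|>|y|$, so $\varphi(y)=0$ by (a). Let $y\neq0$ be odd and $b=\varphi(y)$. For odd $z$ the bracket $[y,z]$ is even, so $[b,z]=\varphi([y,z])=0$, and the Jacobi identity gives $[b,[z,z]]=0$. If $b\ne0$, then (a) with $a=[z,z]$, which is nonzero by (P1), shows $|b|\in\{2|z|,|z|\}$ for every odd $z\neq0$, so the degrees of nonzero odd elements are bounded. But for even $w\ne0$ with $|w|>2|y|$ the odd element $[w,y]$ is nonzero by (a), and $|w|$ is unbounded by (b).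

(e) The operator $\operatorname{ad}(u)$ is a derivation of even degree, so $\operatorname{ad}(u)^p[w,y]=\sum_i\binom pi[\operatorname{ad}(u)^iw,\operatorname{ad}(u)^{p-i}y]$, and in characteristic $p$ only the terms $i=0,p$ survive. Hence $D=\operatorname{ad}(u)^p-\operatorname{ad}(\delta)$ is a derivation of even degree, and it vanishes on $L_{\ge n_0}$. For $w\in L$ and $y\in L_{\ge n_0}$ we get $0=D[w,y]=[Dw,y]+[w,Dy]=[Dw,y]$, so $Dw=0$ by (c). Thus $D=0$. Now $0=D(u)=-[\delta,u]$ and $|\delta|=p|u|$ give $\delta=0$ by (a), so $\operatorname{ad}(u)^p=0$. But for even $w\neq0$ with $|w|>|u|$, (P2) and induction give $\operatorname{ad}(u)^i(w)\neq0$ for all $i$.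
\end{proof}

Property (P3) enters only through (b). Property (P1) is used in (a) and (d), and once more in Lemma~\ref{lem:carrier}.

\section{Moore spaces, commutators and the groups $G_n(W)$}\label{sec:moore}

\subsection*{Conventions}
Spaces are pointed CW complexes, products are formed in the compactly generated category, and maps and homotopies are pointed. The groups $\pi_n(X;\mathbb{Z}/p)$ and the bracket involve only maps from connected CW complexes to $X$, and a weak equivalence induces bijections on such homotopy classes. So we may replace $X$ by a CW approximation of its base component, with the transported structure maps, and by the homotopy extension property for $(X\times X,X\vee X)$ we may take the unit to be strict. Homology without coefficients is integral, and ``$\mathbb{F}_p$-homology'' means reduced homology with coefficients in $\mathbb{F}_p$. We put $\Sigma W=W\wedge S^1$ and $L_n=\pi_n(X;\mathbb{Z}/p)$. In this section and the next, $X$ is an arbitrary H-group, except where the following hypothesis is named.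

\medskip
\noindent\textbf{Hypothesis (H).} \emph{With the Samelson product, $L=\pi_*(X;\mathbb{Z}/p)$ is a graded Lie algebra over $\mathbb{F}_p$ satisfying \textup{(P1)--(P3)}.}
\medskip

Theorem~\ref{thm:main} says that (H) is contradictory. We use three facts about the groups $[W,X]$.
\begin{itemize}
\item[(G1)] For a CW pair $(B,A)$ the Puppe sequence $[\Sigma B,X]\to[\Sigma A,X]\to[B/A,X]\to[B,X]\to[A,X]$ is an exact sequence of groups.
\item[(G2)] If $W$ is a suspension, the group structure on $[W,X]$ agrees with the one defined by the suspension coordinate and is abelian (Eckmann--Hilton argument).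
\item[(G3)] If $A$ is a retract of $B$, or if $A=A_1\vee A_2\subset B=A_1\times A_2$, then $[B/A,X]\to[B,X]$ is injective with image the kernel of restriction to $A$.
\end{itemize}
For (G3), the first map in (G1) is onto: in the second case $(a_1,a_2)$ is the restriction of $a_1\circ\Sigma\operatorname{pr}_1+a_2\circ\Sigma\operatorname{pr}_2$. Write $\{a,b\}=aba^{-1}b^{-1}$ for group commutators. By (G3) there is a unique class $c\in[X\wedge X,X]$ that pulls back to $\{\operatorname{pr}_1,\operatorname{pr}_2\}$ in $[X\times X,X]$. By naturality, for maps $f\colon D\to A$, $f'\colon D\to B$, $a\colon A\to X$, $b\colon B\to X$,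
\begin{equation}\label{eq:comm}
\bigl(D\xrightarrow{(f,f')}A\times B\to A\wedge B\xrightarrow{c(a\wedge b)}X\bigr)=\{af,bf'\}\quad\text{in }[D,X].
\end{equation}
The other convention $x^{-1}y^{-1}xy$ for the commutator replaces $[a,b]$ by $[-a,-b]$; if one of the two brackets is bilinear, they are equal.

We also use two facts about homology.
\begin{itemize}
\item[(H1)] $\tilde H_i(Z\wedge P^n)\cong\tilde H_{i-n+1}(Z;\mathbb{F}_p)$, because the reduced cellular chain complex of $P^n$ is a free resolution of $\mathbb{Z}/p$ placed in degree $n-1$.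
\item[(H2)] A map between simply connected complexes with vanishing reduced $\mathbb{Z}[1/p]$-homology that is an isomorphism on $\mathbb{F}_p$-homology is a homotopy equivalence. Indeed, the integral homology of its mapping cone is $p$-torsion and multiplication by $p$ is bijective on it, so it is zero, and Whitehead's theorem applies.
\end{itemize}

\subsection*{Maps between Moore spaces}
In neighboring dimensions, homology sees all maps between Moore spaces.

\begin{lemma}\label{lem:moore}
Let $N\ge8$.
\begin{itemize}
\item[(a)] If $W$ is a finite wedge of copies of $P^N$ and $P^{N-1}$, then $f\mapsto f_*(e_N)$ is an isomorphism $[P^N,W]\to H_N(W;\mathbb{F}_p)$. In particular $p\cdot1_{P^N}$ is null.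
\item[(b)] If $W$ is a finite wedge of copies of $P^s$ with $s\ge N$, every map $P^N\to W$ that is zero on $\mathbb{F}_p$-homology is null.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The wedge is $(N-3)$-connected and the corresponding product is obtained from it by attaching cells of dimension $\geq 2N-4>N+1$, so $[P^N,W]$ is the product of the groups for the summands. In dimensions $\leq N$ the homotopy groups of $P^N$ and $P^{N-1}$ are stable, so they sit in long exact sequences with the stable stems $\pi_0^s=\mathbb{Z}$, $\pi_1^s=\pi_2^s=\mathbb{Z}/2$ and multiplication by $p$. Multiplication by $p$ is injective on $\mathbb{Z}$ and bijective on $\mathbb{Z}/2$. Therefore $\pi_{N-1}(P^N)=\mathbb{Z}/p$, $\pi_N(P^N)=0$ and $\pi_{N-1}(P^{N-1})=\pi_N(P^{N-1})=0$. By \eqref{eq:uct}, $[P^N,P^{N-1}]=0=H_N(P^{N-1};\mathbb{F}_p)$, and $[P^N,P^N]\cong\pi_{N-1}(P^N)=\mathbb{Z}/p$ is generated by the identity, which sends $e_N$ to $e_N$.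

(b) For $s=N$ this is (a). For $s\ge N+2$ the target is $N$-connected. For $s=N+1$ the target is $(N-1)$-connected, so by \eqref{eq:uct} and the Hurewicz theorem $[P^N,W]\cong\pi_N(W)\otimes\mathbb{Z}/p\cong H_N(W;\mathbb{F}_p)$, and the isomorphism sends $f$ to $f_*(e_N)$.
\end{proof}

This proof is where it matters most that $p$ is odd: the groups $\pi_1^s$ and $\pi_2^s$ have order prime to $p$.

\begin{lemma}\label{lem:lift}
Let $(B,A)$ be an $r$-connected CW pair with $A$ $s$-connected, $r,s\geq 1$, and let $D$ be a complex of dimension $\le r+s$. If $f\colon D\to B$ becomes null in $B/A$, then $f$ is homotopic to a map into $A$.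
\end{lemma}

\begin{proof}
By the Blakers--Massey theorem $\pi_i(B,A)\to\pi_i(B/A)$ is bijective for $i\le r+s$ and onto for $i=r+s+1$. Let $\mathcal F$ be the homotopy fiber of $B\to B/A$. Comparing the exact sequence of the pair with that of the fibration, the five lemma shows that $\pi_i(A)\to\pi_i(\mathcal F)$ is bijective for $i<r+s$ and onto for $i=r+s$. The map $f$ lifts to $\mathcal F$, and every map $D\to\mathcal F$ lifts to $A$ up to homotopy.
\end{proof}

\subsection*{The groups $G_n(W)$}
Lemma~\ref{lem:lie} detects elements and operators by bracketing with classes $y\in L_n$ of high degree. Geometrically, bracketing a map $f\colon W\to X$ with $y$ gives $c(f\wedge y)\colon W\wedge P^n\to X$, and smashing with $P^n$ moves $W$ into the stable range and kills $p$. So for $n\ge3$ we put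
\[
G_n(W)=[W\wedge P^n,X].
\]
This is an abelian group by (G2), killed by $p$ for $n\ge8$ by Lemma~\ref{lem:moore}(a), and contravariant in $W$. Since $\Sigma W\wedge P^{n-1}=W\wedge S^1\wedge P^{n-1}=W\wedge P^n$,
\begin{equation}\label{eq:shift}
G_{n-1}(\Sigma W)=G_n(W)\qquad(n\geq 4),
\end{equation}
naturally in $W$. Thus a map $\phi\colon\Sigma A\to\Sigma B$ induces $\phi^*\colon G_n(B)\to G_n(A)$, with $(\Sigma f)^*=f^*$, and $(\phi-\phi')^*=\phi^*-\phi'^*$ by (G2).

To apply Lemma~\ref{lem:lie}(d) we let $L$ act on these groups. For $a\in G_n(W)$ and $z\in L_l$ put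
\[
a\star z=c\,(a\wedge z)\,(1_W\wedge\Delta_{n,l})\in G_{n+l}(W).
\]
This is natural in $W$. It is additive in $a$: the assignment $a\mapsto c(a\wedge z)$ is additive for the suspension coordinate of $P^n$, and precomposition with $1_W\wedge\Delta_{n,l}$ is a homomorphism. For an integer $t$ let $L[t]_n=L_{n+t}$ with $a\star z=[a,z]$. A family of homomorphisms $\Phi_n$ between groups $G_n(W)$, $L[t]_n$ or finite sums of these, defined for all large $n$ and commuting with every operation $-\star z$, is called \emph{$\star$-linear}. Families induced by maps $W\to W'$ are $\star$-linear. Moreover: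
\begin{itemize}
\item[(S)] If $\Phi$ is $\star$-linear and $\Phi=\Phi'\pi$ with $\pi$ surjective and $\star$-linear, or $\Phi=\iota\Phi'$ with $\iota$ injective and $\star$-linear, then $\Phi'$ is $\star$-linear.
\end{itemize}
In the first case $\Phi'(\pi a\star z)=\Phi(a\star z)=\Phi'(\pi a)\star z$; in the second $\iota\Phi'(a\star z)=\Phi(a)\star z=\iota(\Phi'(a)\star z)$.

Call a connected complex $Z$ \emph{pure of degree $t$} if its $\mathbb{F}_p$-homology is finite and concentrated in degree $t$. Spheres are pure; $P^k$ is not.

\begin{lemma}\label{lem:pure}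
Let $Z$ be pure of degree $t$ and $n\ge8$. Then $Z\wedge P^n$ is homotopy equivalent to a finite wedge of copies of $P^{n+t}$. For each $v\in H_t(Z;\mathbb{F}_p)$ there is a unique homotopy class $\omega_v\colon P^{n+t}\to Z\wedge P^n$ with $\omega_{v*}(e_{n+t})=v\otimes e_n$. If $v_1,\dots,v_d$ is a basis of $\tilde H_t(Z;\mathbb{F}_p)$, then $b\mapsto(b\,\omega_{v_1},\dots,b\,\omega_{v_d})$ is a $\star$-linear isomorphism $G_n(Z)\to\bigoplus_{i=1}^d L[t]_n$.
\end{lemma}

\begin{proof}
The space $Z\wedge P^n$ is simply connected, and by (H1) its reduced homology is $(\mathbb{Z}/p)^d$ in degree $n+t-1$. Represent a basis by maps from $S^{n+t-1}$ (Hurewicz theorem) and extend them over $P^{n+t}$; the wedge of these extensions is a homology isomorphism, hence an equivalence. Since $H_{n+t}(Z\wedge P^n;\mathbb{F}_p)=\tilde H_t(Z;\mathbb{F}_p)\otimes e_n$, Lemma~\ref{lem:moore}(a) gives existence and uniqueness of $\omega_v$. The map $\bigvee_i\omega_{v_i}$ is an isomorphism on $\mathbb{F}_p$-homology in degree $n+t$, hence in degree $n+t-1$ because the Bockstein is an isomorphism between these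 degrees on both sides. It is an equivalence by (H2), which gives the isomorphism of groups. For $z\in L_l$, the classes $(b\star z)\,\omega_v$ and $[b\,\omega_v,z]$ are the composites of $c(b\wedge z)$ with
\[
(1_Z\wedge\Delta_{n,l})\,\omega_v\quad\text{and}\quad(\omega_v\wedge1)\,\Delta_{n+t,l}\colon\ P^{n+t+l}\to Z\wedge P^n\wedge P^l .
\]
Both maps send $e_{n+t+l}$ to $v\otimes e_n\otimes e_l$, and the target is equivalent to a finite wedge of copies of $P^{n+t}\wedge P^l\simeq P^{n+t+l}\vee P^{n+t+l-1}$. They agree by Lemma~\ref{lem:moore}(a).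
\end{proof}

\begin{corollary}\label{cor:positive}
Assume \textup{(H)}. If $Z$ is pure of degree $j$, $Z'$ is pure of degree $k$ and $j<k$, then every $\star$-linear family $G_n(Z)\to G_n(Z')$ is zero for large $n$.
\end{corollary}

\begin{proof}
By Lemma~\ref{lem:pure} each component is a $\star$-linear family $L_{n+j}\to L_{n+k}$, that is, a map $\varphi$ as in Lemma~\ref{lem:lie}(d) with $d=k-j$.
\end{proof}

For example, under (H) every map $S^k\to S^j$ with $k>j$ induces zero on $G_n$ for large $n$. Finally, for $k\geq 2$ and $n\ge8$ the cofibration $S^{k-1}\to P^k\to S^k$ gives an exact sequence of $\star$-linear maps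
\begin{equation}\label{eq:Pk}
0\to G_n(S^k)\to G_n(P^k)\to G_n(S^{k-1}),
\end{equation}
because the preceding map $G_n(S^k)\to G_n(S^k)$ in (G1) is multiplication by $\pm p$, which is zero.

\section{The operator $\operatorname{ad}(u)^p$ and the James construction}\label{sec:james}

To speak of a $p$-th power of $u\in L_{2m}$ we multiply $p$ copies of a representing map. On $P^{2m}$ itself this would also produce all words in $e_{2m}$ and $\beta e_{2m}$. We want only the powers of one even class, so we ask that $u$ factor through a space with a single $\mathbb{F}_p$-homology class.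

\begin{definition}\label{def:carrier}
Let $m\ge1$ and $u\in L_{2m}$. A \emph{carrier} for $u$ is a complex $M$ with a single $0$-cell whose $\mathbb{F}_p$-homology is one-dimensional, together with maps $\kappa\colon P^{2m}\to M$ and $\tilde x\colon M\to X$ such that $\hat u=\kappa_*(e_{2m})\neq0$ and $\tilde x\kappa=u$.
\end{definition}

For example, $(S^{2m},\tau_{2m},x)$ is a carrier for $\bar x$. Fix a carrier. The James filtration $J_i(M)$ is the space of words of length $\le i$ in $M$ with the base point as empty word; it is a quotient $\mu_i\colon M^{\times i}\to J_i(M)$, and $J_i(M)/J_{i-1}(M)=M^{\wedge i}$. Put $\hat u^{\,i}=\mu_{i*}(\hat u^{\times i})$; it maps to $\hat u^{\otimes i}$ in $M^{\wedge i}$. By the K\"unneth theorem $M^{\wedge i}$ is pure of degree $2mi$, so by induction the $\mathbb{F}_p$-homology of $J_i(M)$ has basis $\hat u,\dots,\hat u^{\,i}$. Since the unit of $X$ is strict,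
\[
g\colon J_p(M)\to X,\qquad g(x_1\cdots x_i)=\bigl(\cdots(\tilde x(x_1)\tilde x(x_2))\cdots\bigr)\tilde x(x_i)
\]
is well defined. For a nonempty $S=\{i_1<\dots<i_r\}\subset\{1,\dots,i\}$ let $\operatorname{pr}_S\colon M^{\times i}\to M^{\wedge r}$ send $(x_1,\dots,x_i)$ to $x_{i_1}\wedge\dots\wedge x_{i_r}$.

\begin{lemma}\label{lem:section}
There is a map $s_i\colon\Sigma M^{\wedge i}\to\Sigma M^{\times i}$ such that $\Sigma\operatorname{pr}_S\circ s_i$ is homotopic to the identity for $S=\{1,\dots,i\}$ and null for all other $S$.
\end{lemma}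

\begin{proof}
Let $\mathrm{in}_S$ and $r_S$ be the inclusions and projections of the wedge $\bigvee_S\Sigma M^{\wedge|S|}$, and let $\Psi=\sum_S\mathrm{in}_S\circ\Sigma\operatorname{pr}_S$, a map from $\Sigma M^{\times i}$ to the wedge. The cellular chain complex of $M$ is $\mathbb{Z}\oplus\tilde C$ with $\tilde C$ spanned by the cells of positive dimension, the reduced complex of $M^{\times i}$ is $\bigoplus_S\tilde C^{\otimes S}$, and $\operatorname{pr}_S$ induces the projection onto the summand $S$. So $\Psi$ is a homology isomorphism of simply connected complexes, hence an equivalence. We have $r_S\Psi\simeq\Sigma\operatorname{pr}_S$. For $s_i=\Psi^{-1}\mathrm{in}_{\{1,\dots,i\}}$ this gives $\Sigma\operatorname{pr}_S\circ s_i\simeq r_S\,\mathrm{in}_{\{1,\dots,i\}}$.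
\end{proof}

Define $\iota_r\colon P^{2mr}\to M^{\wedge r}$ by $\iota_1=\kappa$ and $\iota_r=(\kappa\wedge\iota_{r-1})\Delta_{2m,2m(r-1)}$, so that $\iota_{r*}(e_{2mr})=\hat u^{\otimes r}$, and put
\[
\sigma=\Sigma\mu_p\circ s_p\circ\Sigma\iota_p\colon\ \Sigma P^{2mp}\to\Sigma J_p(M).
\]
The group $H_{2mp}(M^{\times p};\mathbb{F}_p)$ is spanned by $\hat u^{\times p}$, which maps to $\hat u^{\otimes p}$ in $M^{\wedge p}$. As $s_p$ is a section, $(s_p\circ\Sigma\iota_p)_*(e_{2mp}\otimes s_1)=\hat u^{\times p}\otimes s_1$, and
\begin{equation}\label{eq:sigma}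
\sigma_*(e_{2mp}\otimes s_1)=\hat u^{\,p}\otimes s_1 .
\end{equation}
The next proposition is the homotopical form of \eqref{eq:restricted}: bracketing with the ``suspended $p$-th power'' $\sigma$ is $\operatorname{ad}(u)^p$. Its proof takes place in a group, and this is where homotopy associativity and the inverse are essential.

\begin{proposition}\label{prop:expansion}
For $n\ge8$ and $y\in L_n$, the element $c(g\wedge y)\in G_n(J_p(M))$ satisfies
\[
\sigma^*\bigl(c(g\wedge y)\bigr)\circ\Delta_{2mp,n}=\operatorname{ad}(u)^p(y).
\]
\end{proposition}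

\begin{proof}
Define iterated commutator maps $\gamma_r\colon M^{\wedge r}\wedge P^n\to X$ by $\gamma_0=y$ and $\gamma_r=c(\tilde x\wedge\gamma_{r-1})$. We expand the commutator of a product with $y$ in terms of the $\gamma_r$, show that $\sigma$ picks out $\gamma_p$, and identify the result with $\operatorname{ad}(u)^p(y)$.

Let $\Gamma=[M^{\times p}\times P^n,X]$, let $a_i\in\Gamma$ be $\tilde x$ on the $i$-th coordinate, and let $b\in\Gamma$ be $y$ on the last one. Let $\Gamma_0$ be the kernel of restriction to $M^{\times p}\times *$; it is normal and contains $b$. By (G3), $\Gamma_0\cong[(M^{\times p})_+\wedge P^n,X]$, which is abelian by (G2). So $\Gamma_0$, written additively, is a module over the group ring $\mathbb{Z}[\Gamma]$ by conjugation, and $\{a,b'\}=ab'a^{-1}b'^{-1}=(a-1)b'$ for $a\in\Gamma$, $b'\in\Gamma_0$. Expanding $\prod_i\bigl(1+(a_i-1)\bigr)$ in $\mathbb{Z}[\Gamma]$ gives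
\[
\{a_1\cdots a_p,b\}=(a_1\cdots a_p-1)b=\sum_{S\neq\emptyset}(a_{i_1}-1)\cdots(a_{i_r}-1)b=\sum_{S\ne\emptyset}\{a_{i_1},\{\cdots,\{a_{i_r},b\}\cdots\}\},
\]
where $S=\{i_1<\dots<i_r\}$ runs over the nonempty subsets of $\{1,\dots,p\}$. For $p=3$ this reads
\[
\{a_1a_2a_3,b\}=\sum_i\{a_i,b\}+\sum_{i<j}\{a_i,\{a_j,b\}\}+\{a_1,\{a_2,\{a_3,b\}\}\}.
\]
The product $a_1\cdots a_p$ is the class of $g\mu_p$ on the factor $M^{\times p}$, so by \eqref{eq:comm} the left side is the pullback of $c(g\mu_p\wedge y)$ along $M^{\times p}\times P^n\to M^{\times p}\wedge P^n$. By \eqref{eq:comm} and induction on $r$, the term indexed by $S$ is the pullback of $\gamma_r\circ(\operatorname{pr}_S\wedge1)$. Pullback is an injective homomorphism by (G3), so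
\[
\mu_p^*\,c(g\wedge y)=\sum_{S\neq\emptyset}\operatorname{pr}_S^*\gamma_{|S|}\qquad\text{in }G_n(M^{\times p}).
\]
Apply the homomorphism $(s_p\circ\Sigma\iota_p)^*$, using \eqref{eq:shift}. By Lemma~\ref{lem:section} only $S=\{1,\dots,p\}$ contributes, and $\sigma^*c(g\wedge y)=\gamma_p\circ(\iota_p\wedge1)$.

Define $\epsilon_r\colon P^{2mr+n}\to M^{\wedge r}\wedge P^n$ by $\epsilon_0=1$ and $\epsilon_r=(\kappa\wedge\epsilon_{r-1})\Delta_{2m,2m(r-1)+n}$. Then $\epsilon_{r*}(e_{2mr+n})=\hat u^{\otimes r}\otimes e_n$, and since $u=\tilde x\kappa$, induction on $r$ gives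
\[
\operatorname{ad}(u)^r(y)=c\bigl(\tilde x\kappa\wedge\gamma_{r-1}\epsilon_{r-1}\bigr)\Delta_{2m,2m(r-1)+n}=c(\tilde x\wedge\gamma_{r-1})\,\epsilon_r=\gamma_r\epsilon_r .
\]
The maps $\epsilon_p$ and $(\iota_p\wedge1)\Delta_{2mp,n}$ both send $e_{2mp+n}$ to $\hat u^{\otimes p}\otimes e_n$, and $M^{\wedge p}$ is pure, so they are homotopic by Lemma~\ref{lem:pure}.
\end{proof}

If $\sigma$ were the suspension of a map $q\colon P^{2mp}\to J_p(M)$, then $\delta=gq$ would satisfy $\operatorname{ad}(u)^p(y)=[\delta,y]$. We cannot expect this, but less is needed: $J_p(M)$ may be enlarged to any complex over which $g$ extends, and $\Sigma q$ need only act on $G_n$ as $\sigma$ does.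

\begin{proposition}\label{prop:criterion}
Let $j\colon J_p(M)\to K$, $F\colon K\to X$ and $q\colon P^{2mp}\to K$ be maps with $Fj=g$ and $q_*(e_{2mp})=j_*(\hat u^{\,p})$. Put $\delta=Fq\in L_{2mp}$ and $\psi=\Sigma j\circ\sigma-\Sigma q\colon\Sigma P^{2mp}\to\Sigma K$. Then $\psi$ is zero on $\mathbb{F}_p$-homology. If $\psi^*\colon G_n(\Sigma K)\to G_n(\Sigma P^{2mp})$ is zero for large $n$, then $\operatorname{ad}(u)^p(y)=[\delta,y]$ for all $y$ of large degree.
\end{proposition}

\begin{proof}
By \eqref{eq:sigma}, $\psi_*$ kills the top class, hence also its Bockstein. Apply $0=\psi^*=\sigma^*j^*-q^*$ to $c(F\wedge y)\in G_n(K)$. This gives $\sigma^*c(g\wedge y)=c(\delta\wedge y)$ in $G_n(P^{2mp})$. Compose with $\Delta_{2mp,n}$ and use Proposition~\ref{prop:expansion}.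
\end{proof}

Under (H) and for $u\ne0$ the conclusion contradicts Lemma~\ref{lem:lie}(e). So two tasks remain: to construct $K,j,F,q$, and to prove $\psi^*=0$.

\section{A model case: a class from $\pi_2(X)$}\label{sec:model}

How does one find a map from a Moore space that carries a given homology class $w$ of $K$? Map $K$ to a space $Y$ in which $w$ dies and nothing else changes; then the bottom of the homotopy fiber carries $w$. For a map $K\to Y$ we write $(Y,K)$ for the pair given by the mapping cylinder.

\begin{lemma}\label{lem:attach}
Let $K\to Y$ be a map of simply connected complexes, let $k\ge3$, and suppose $H_i(Y,K)=0$ for $i<k$.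
\begin{itemize}
\item[(a)] If $\alpha\in H_k(Y,K)$ has order $p$, there are a map $\theta\colon P^k\to K$ and an extension of $K\to Y$ over $K^+=K\cup_\theta CP^k$ such that $H_k(K^+,K)=\mathbb{Z}/p$ maps isomorphically onto $\langle\alpha\rangle$. The natural maps give $H_k(Y,K^+)\cong H_k(Y,K)/\langle\alpha\rangle$ and $H_i(Y,K^+)\cong H_i(Y,K)$ for $i\neq k$.
\item[(b)] If $H_*(Y,K)$ is $\mathbb{Z}/p$ in degree $k$ and zero otherwise, and $w\in H_k(K;\mathbb{F}_p)$ maps to zero in $H_k(Y;\mathbb{F}_p)$, there is a map $q\colon P^k\to K$ with $q_*(e_k)=w$.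
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $\mathcal F$ be the homotopy fiber of $K\to Y$. By the relative Hurewicz theorem $\pi_{k-1}(\mathcal F)\cong\pi_k(Y,K)\cong H_k(Y,K)$. The element corresponding to $\alpha$ has order $p$ and so extends to a map $P^k\to\mathcal F$, that is, a map $\theta\colon P^k\to K$ with a null homotopy of its composite to $Y$. The null homotopy defines the extension. The group $H_*(K^+,K)=\tilde H_*(\Sigma P^k)$ is $\mathbb{Z}/p$ in degree $k$, generated by the cone on $S^{k-1}\subset P^k$, and $(CS^{k-1},S^{k-1})\to(Y,K)$ represents $\pm\alpha$. The last assertion follows from the exact sequence of the triple $(Y,K^+,K)$.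

(b) Take $\alpha$ a generator. Then $K^+\to Y$ is a homology isomorphism, so $w$ dies in $H_k(K^+;\mathbb{F}_p)$, and the exact sequence of the cofibration $P^k\to K\to K^+$ gives $w=\lambda\theta_*(e_k)$ for an integer $\lambda$. Put $q=\lambda\theta$ in the group $[P^k,K]$.
\end{proof}

Assume (H), and assume in this section that some $x\in\pi_2(X)$ has $u=\bar x\neq0$. We derive the contradiction with the carrier $M=S^2$ and with $K=J_p(S^2)$, $j=1$, $F=g$. Here $J_p(S^2)$ has one cell in each dimension $2i\le2p$, and $H_{2i}(J_p(S^2))=\mathbb{Z}$ is generated by the integral class $\hat u^{\,i}$.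

\emph{The map $q$.} Let $SP^i(A)=A^{\times i}/\Sigma_i$ be the symmetric product and $\rho\colon J_i(A)\to SP^i(A)$ the map that forgets the order of a word. Sending $i$ points of $S^2=\mathbb{C}P^1$ to the binary form of degree $i$ that vanishes at them identifies $SP^i(S^2)$ with $\mathbb{C}P^i$, and $SP^{i-1}\subset SP^i$ with a hyperplane. The map $(\mathbb{C}P^1)^i\to\mathbb{C}P^i$ is holomorphic and a general point has $i!$ preimages, so $\rho_*(\hat u^{\,i})=i!\,[\mathbb{C}P^i]$. Hence $H_{2i}(\mathbb{C}P^p,J_p(S^2))=\mathbb{Z}/i!$ for $i\le p$, and the other relative groups vanish. After localization at $p$ the only relative group left is $\mathbb{Z}/p$ in degree $2p$, and $\rho_*(\hat u^{\,p})=0$ mod $p$. Lemma~\ref{lem:attach}(b) gives a map from $P^{2p}$ to the localization of $J_p(S^2)$ that carries $\hat u^{\,p}$. By \eqref{eq:uct} and the five lemma localization does not change $[P^{2p},-]$, so this map comes from a map $q\colon P^{2p}\to J_p(S^2)$ with $q_*(e_{2p})=\hat u^{\,p}$.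

\emph{The vanishing of $\psi^*$.} The maps $\Sigma\mu_i\circ s_i\colon S^{2i+1}\to\Sigma J_p(S^2)$ carry the generators of integral homology, so $\Sigma J_p(S^2)\simeq\bigvee_{i=1}^pS^{2i+1}$. Then $G_n(\Sigma J_p(S^2))$ is the sum of the groups $G_n(S^{2i+1})$, embedded by the projections $r_i$, and on the $i$-th summand $\psi^*$ is induced by $r_i\psi\colon P^{2p+1}\to S^{2i+1}$. For $i=p$ this map is zero on $\mathbb{F}_p$-homology and hence null, as in Section~\ref{sec:rankone}. For $i<p$ use \eqref{eq:Pk}: the composite $G_n(S^{2i+1})\to G_n(P^{2p+1})\to G_n(S^{2p})$ is zero by Corollary~\ref{cor:positive} because $2i+1<2p$, so $(r_i\psi)^*$ takes values in $G_n(S^{2p+1})$, and it is zero by (S) and the same corollary. Proposition~\ref{prop:criterion} now contradicts Lemma~\ref{lem:lie}(e).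

In general three things change. A nonzero even class need not come from a sphere; Section~\ref{sec:carrier} finds a carrier $M(\mathbb{Z}/p^\infty,2m-1)$, which also makes localization unnecessary. For $m\ge2$ we must allow for torsion in the homology of $SP^p(M)$ below the top degree, so $J_p(M)$ has to be enlarged and $g$ extended. And the suspension of the enlarged complex is no longer given as a wedge of pure spaces. Section~\ref{sec:vanish} handles the last two points at once.

\section{Maps that vanish in homology}\label{sec:vanish}

From now on we assume (H). Let $\mathcal K$ be the class of simply connected complexes $W$ with $\tilde H_*(W;\mathbb{Z}[1/p])=0$ and finite total $\mathbb{F}_p$-homology. It is closed under suspension. In place of a wedge decomposition we filter $W$ by pure layers whose connecting maps vanish in $\mathbb{F}_p$-homology. Write $M(G,s)$, $s\ge1$, for a Moore space built from cells of dimensions $s$ and $s+1$, with reduced homology $G$ in degree $s$. By universal coefficients $M(\mathbb{Z}/p^\infty,s)$ is pure of degree $s+1$ with one-dimensional $\mathbb{F}_p$-homology,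 because $\mathbb{Z}/p^\infty\otimes\mathbb{F}_p=0$ and $\operatorname{Tor}(\mathbb{Z}/p^\infty,\mathbb{F}_p)=\mathbb{F}_p$.

\begin{lemma}\label{lem:filtration}
Each $W\in\mathcal K$ is homotopy equivalent to a complex with a finite filtration $*=W_1\subset W_2\subset\dots\subset W_r=W$ by simply connected subcomplexes such that $Z_t=W_t/W_{t-1}$ is pure of degree $t$ and the sequences
\[
0\to\tilde H_*(W_{t-1};\mathbb{F}_p)\to\tilde H_*(W_t;\mathbb{F}_p)\to\tilde H_*(Z_t;\mathbb{F}_p)\to0
\]
are exact. We put $W_t=W$ and $Z_t=*$ for $t>r$.
\end{lemma}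

For $W=P^k$ the filtration is $*\subset S^{k-1}\subset P^k$; for $W=M(\mathbb{Z}/p^\infty,s)$ it has the single step $W_s=*$, $W_{s+1}=W$.

\begin{proof}
The group $H_t(W)$, $t\geq 2$, is $p$-torsion, and its subgroup $\operatorname{Tor}(H_tW,\mathbb{F}_p)$ of elements killed by $p$ is a quotient of $H_{t+1}(W;\mathbb{F}_p)$. So this subgroup is finite, and zero for large $t$. Therefore $H_t(W)$ is a finite sum of groups $\mathbb{Z}/p^{k}$ and $\mathbb{Z}/p^\infty$, and zero for large $t$. By \cite[Theorem 4H.3]{Hatcher}, $W$ has a homology decomposition: up to homotopy it is the union of complexes $*=W[1]\subset W[2]\subset\cdots$ with $W[t]$ the mapping cone of a cellular map $M(H_tW,t-1)\to W[t-1]$. For $t\ge3$ the Moore space is determined up to homotopy by the group, and for $t=2$ only its suspension matters, so we may take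
\[
M(H_tW,t-1)=\bigvee_i\bigl(S^{t-1}\cup_{p^{k_i}}e^t\bigr)\vee\bigvee M(\mathbb{Z}/p^\infty,t-1).
\]
Put $W_1=*$, and for $t\geq 2$ let $W_t=W[t-1]\cup C\bigl(\bigvee_iS^{t-1}\bigr)\subset W[t]$, using the bottom spheres of the summands of finite order. Now $W_2$ is a wedge of $2$-spheres, $W[2]$ is the suspension of a connected space, and all later cells have dimension $\ge3$, so each $W_t$ is simply connected. We have $W_{t-1}\subset W[t-1]\subset W_t$. The quotient $W_t/W[t-1]$ is a wedge of spheres $S^t$, one for each finite cyclic summand of $H_tW$, so there are $\dim(H_tW\otimes\mathbb{F}_p)$ of them. The quotient $W[t-1]/W_{t-1}$ is a wedge of spheres $S^t$ and spaces $\Sigma M(\mathbb{Z}/p^\infty,t-2)$, one for each summand of $\tilde H_{t-1}W$, so there are $\dim\operatorname{Tor}(\tilde H_{t-1}W,\mathbb{F}_p)$ of them, each pure of degree $t$ with one-dimensional homology. Hence $Z_t$ is pure of degree $t$, of dimension $\dim H_t(W;\mathbb{F}_p)$ by universal coefficients. If $\varrho_t$ is the rank of the connecting homomorphism of the pair $(W_t,W_{t-1})$, then $\dim\tilde H_*(W_t;\mathbb{F}_p)=\dim\tilde H_*(W_{t-1};\mathbb{F}_p)+\dim H_t(W;\mathbb{F}_p)-2\varrho_t$.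 Summing over $t$ gives $\sum_t\varrho_t=0$.
\end{proof}

The layers of $W$ may be attached by essential maps. The next lemma says that $G_n$ does not see these: the part of an attaching map that preserves the degree is detected in homology, and the rest has positive degree, so Corollary~\ref{cor:positive} applies.

\begin{lemma}\label{lem:exact}
Let $W\in\mathcal K$ be filtered as in Lemma~\ref{lem:filtration}.
\begin{itemize}
\item[(a)] For all large $n$ and all $t\ge2$ the sequence $0\to G_n(Z_t)\to G_n(W_t)\to G_n(W_{t-1})\to0$ is exact.
\item[(b)] If $Z'$ is pure of degree $k>j$, every $\star$-linear family $G_n(W_j)\to G_n(Z')$ is zero for large $n$.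
\end{itemize}
\end{lemma}

\begin{proof}
We first isolate an induction. Let $*=A_1\subset\dots\subset A_j$ be complexes such that each $A_i/A_{i-1}$ is pure of degree $<k$ and $0\to G_n(A_i/A_{i-1})\to G_n(A_i)\to G_n(A_{i-1})\to0$ is exact for large $n$, and let $Z'$ be pure of degree $k$. Then every $\star$-linear $\Phi\colon G_n(A_j)\to G_n(Z')$ is zero for large $n$. Indeed, $\Phi$ vanishes on $G_n(A_j/A_{j-1})$ by Corollary~\ref{cor:positive}, so it factors through $G_n(A_{j-1})$, by a $\star$-linear family according to (S), and we descend to $G_n(A_1)=0$. With $A_i=W_i$ this deduces (b) from (a).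

We prove (a) by induction on $t$; only finitely many $t$ matter, and for $t=2$ we have $W_2=Z_2$. Let $t\ge3$ and let $\partial\colon Z_t\to\Sigma W_{t-1}$ be the connecting map. By (G1),
\[
G_n(\Sigma W_t)\to G_n(\Sigma W_{t-1})\xrightarrow{\ \partial^*\ }G_n(Z_t)\to G_n(W_t)\to G_n(W_{t-1})
\]
is exact, and by \eqref{eq:shift} the first map is, up to sign, the restriction $G_{n+1}(W_t)\to G_{n+1}(W_{t-1})$. So both injectivity on the left and surjectivity on the right in (a) follow once $\partial^*=0$ for all large $n$.

By the inductive hypothesis and \eqref{eq:shift}, the sequences $0\to G_n(\Sigma Z_i)\to G_n(\Sigma W_i)\to G_n(\Sigma W_{i-1})\to0$ are exact for $i\le t-1$ and large $n$, and $\Sigma Z_i$ is pure of degree $i+1$. On the subgroup $G_n(\Sigma Z_{t-1})$ the map $\partial^*$ is induced by the composite $Z_t\to\Sigma W_{t-1}\to\Sigma Z_{t-1}$. This composite is zero on $\mathbb{F}_p$-homology, since $\partial_*$ is the connecting homomorphism, which vanishes by Lemma~\ref{lem:filtration}. Both spaces are pure of degree $t$, so after smashing with $P^n$ we have a map between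 finite wedges of copies of $P^{n+t}$ that is zero on $\mathbb{F}_p$-homology; it is null by Lemma~\ref{lem:moore}(b). Hence $\partial^*$ factors through a $\star$-linear family $G_n(\Sigma W_{t-2})\to G_n(Z_t)$. The layers $\Sigma Z_i$, $i\le t-2$, have degree $\le t-1$, so this family is zero by the first paragraph with $A_i=\Sigma W_i$.
\end{proof}

\begin{proposition}\label{prop:vanish}
Assume \textup{(H)}. Let $W\in\mathcal K$, $k\ge3$, and let $\theta\colon P^k\to W$ be zero on $\mathbb{F}_p$-homology. Then $\theta^*\colon G_n(W)\to G_n(P^k)$ is zero for all large $n$.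
\end{proposition}

\begin{proof}
The layers of degree $\geq k$ are removed by deforming $\theta\wedge1$ out of them, the layer of degree $k-1$ by homology, and the lower ones by Lemma~\ref{lem:exact}(b).

Let $n$ be large and $D=P^k\wedge P^n\simeq P^{n+k}\vee P^{n+k-1}$, a complex of dimension $n+k$. Suppose that $t\ge k$ and that $\chi_t\colon D\to W_t\wedge P^n$ is zero on $\mathbb{F}_p$-homology. By Lemma~\ref{lem:pure}, $Z_t\wedge P^n$ is a finite wedge of copies of $P^{n+t}$, and $n+t\ge n+k$, so the composite $D\to Z_t\wedge P^n$ is null by Lemma~\ref{lem:moore}(b). By (H1) and the Hurewicz theorem, $W_{t-1}\wedge P^n$ is $n$-connected and the pair $(W_t\wedge P^n,W_{t-1}\wedge P^n)$ is $(n+t-2)$-connected. As $2n+t-2\ge n+k$, Lemma~\ref{lem:lift} deforms $\chi_t$ to a map $\chi_{t-1}$ into $W_{t-1}\wedge P^n$. This map is again zero on $\mathbb{F}_p$-homology, because $W_{t-1}\wedge P^n\to W_t\wedge P^n$ is injective on $\mathbb{F}_p$-homology by Lemma~\ref{lem:filtration} and the K\"unneth theorem. Starting from $\theta\wedge1$ we arrive at a lift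
\[
\chi\colon P^k\wedge P^n\to W_{k-1}\wedge P^n,\qquad\chi_*=0 .
\]
Let $\Phi_n\colon G_n(W_{k-1})\to G_n(P^k)$ be composition with $\chi$. Then $\theta^*$ is the restriction $G_n(W)\to G_n(W_{k-1})$ followed by $\Phi_n$. The lifts $\chi$ for different $n$ are chosen independently, but the restriction is onto by Lemma~\ref{lem:exact}(a), so $\Phi$ is $\star$-linear by (S). We show that $\Phi=0$.

Let $\Phi'$ be the composite of $\Phi$ with $G_n(P^k)\to G_n(S^{k-1})$. On the subgroup $G_n(Z_{k-1})$, $\Phi'$ is composition with
\[
P^{n+k-1}=S^{k-1}\wedge P^n\to P^k\wedge P^n\xrightarrow{\ \chi\ }W_{k-1}\wedge P^n\to Z_{k-1}\wedge P^n\simeq\bigvee P^{n+k-1},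
\]
which is zero on $\mathbb{F}_p$-homology and hence null by Lemma~\ref{lem:moore}(b). By Lemma~\ref{lem:exact}(a) and (S), $\Phi'$ factors through a $\star$-linear family $G_n(W_{k-2})\to G_n(S^{k-1})$, which is zero by Lemma~\ref{lem:exact}(b). By \eqref{eq:Pk} and (S), $\Phi$ then comes from a $\star$-linear family $G_n(W_{k-1})\to G_n(S^k)$, which is zero by Lemma~\ref{lem:exact}(b).
\end{proof}

Since elements of $L$ are detected by brackets with elements of high degree, this statement about large $n$ has a consequence in every degree.

\begin{corollary}\label{cor:null}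
Assume \textup{(H)}. Let $K\in\mathcal K$, $f\colon K\to X$, $k\geq 3$, and let $\theta\colon P^k\to K$ be zero on $\mathbb{F}_p$-homology. Then $f\theta$ is null, so $f$ extends over $K\cup_\theta CP^k$.
\end{corollary}

\begin{proof}
For $y\in L_n$ with $n$ large, $c(f\theta\wedge y)=\theta^*c(f\wedge y)=0$ in $G_n(P^k)$. Composing with $\Delta_{k,n}$ gives $[f\theta,y]=0$, and $f\theta=0$ by Lemma~\ref{lem:lie}(c).
\end{proof}

The corollary holds trivially for $X=K(A,n)$ with $A$ an $\mathbb{F}_p$-vector space, since $[W,X]=\operatorname{Hom}(\tilde H_n(W;\mathbb{F}_p),A)$. So (H), which says that $X$ is very noncommutative, makes $X$ behave in this respect like a space of the most commutative kind. If $X$ were a commutative topological monoid, $g$ would factor through $SP^p(M)$. Corollary~\ref{cor:null} will let us extend $g$ toward $SP^p(M)$ up to the last step, and the last step produces $\delta$.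

\section{A carrier for an even class}\label{sec:carrier}

Let $m\ge2$. Let $T$ be the reduced mapping telescope of $S_0\to S_1\to S_2\to\cdots$, where all $S_k=S^{2m-1}$ and all maps have degree $p$, let $T_k$ be the part of $T$ that ends at $S_k$, and put $M_k=T_k\cup CS_0$ and $M=T\cup CS_0=\bigcup_kM_k$. Then $\tilde H_*(T)=\mathbb{Z}[1/p]$ in degree $2m-1$, and $M$ is a simply connected Moore space $M(\mathbb{Z}/p^\infty,2m-1)$, because $\mathbb{Z}[1/p]/\mathbb{Z}=\mathbb{Z}/p^\infty$. So $M\in\mathcal K$. Since $T$ has no $\mathbb{F}_p$-homology, the collapse map $\pi\colon M\to M/T=S^{2m}$ is an isomorphism on $\mathbb{F}_p$-homology. Retracting the cylinder $T_1$ onto $S_1$ gives an equivalence $M_1\to P^{2m}$ whose composite with $\tau_{2m}$ is $\pi|_{M_1}$. Let $\kappa\colon P^{2m}\to M_1\subset M$ be a homotopy inverse. Then $\pi\kappa\simeq\tau_{2m}$, so $\hat u=\kappa_*(e_{2m})$ spans the $\mathbb{F}_p$-homology of $M$ and $\pi_*\hat u=s_{2m}$.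

A class on $M_1\simeq P^{2m}$ extends over $M$ if its bottom sphere is suitably divisible by $p$. If divisibility fails, $X$ has an odd spherical class with nonzero reduction, and (P1) converts it into an even one.

\begin{lemma}\label{lem:carrier}
Assume \textup{(H)}. There are $m\ge2$, $0\neq u\in L_{2m}$ and $\tilde x\colon M\to X$ with $\tilde x\kappa=u$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:lie}(b) there is $0\ne u'\in L_{2l}$ with $l\ge2$. Suppose first that $\pi_{2l-1}(X)$ is $p$-divisible. Take $m=l$ and $u=u'$, regarded as a map on $M_1$. The space $M_k$ is obtained from $M_{k-1}$ by gluing the mapping cylinder of $S_{k-1}\to S_k$ along $S_{k-1}$. So a map $f\colon M_{k-1}\to X$ extends over $M_k$ as soon as $f|_{S_{k-1}}$ is homotopic to $h\circ p$ for some $h\colon S_k\to X$, that is, as soon as its class in $\pi_{2m-1}(X)$ is divisible by $p$. Extending successively gives $\tilde x$.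

Otherwise \eqref{eq:uct} gives $x\in\pi_{2l-1}(X)$ with $\bar x\neq0$ in $L_{2l-1}$. Take $m=2l-1$ and $u=[\bar x,\bar x]$. Then $u\neq0$ by (P1), $u=\langle x,x\rangle\tau_{2m}$ by \eqref{eq:reduction}, and $\tilde x=\langle x,x\rangle\pi$ has $\tilde x\kappa=u$.
\end{proof}

Fix $m,u,\tilde x$. From now on only the homotopy type of $M$ matters, and it is convenient to have a simplicial model. The singular simplices of $M$ that send the $1$-skeleton of the standard simplex to the base point form a simplicial set with one simplex in each of the dimensions $0$ and $1$, and its realization is equivalent to $M$ because $M$ is simply connected. We replace $M$ by this realization and transport $\kappa,\tilde x,\pi$. Then $(M,\kappa,\tilde x)$ is a carrier for $u$. The spaces $M^{\wedge i}$, $J_i(M)$, $SP^i(M)$ are realizations of quotients of the $i$-fold product of this simplicial set, so they are CW complexes with one $0$-cell and no $1$-cells, and in particular simply connected. By the K\"unneth theorem and induction, $M^{\wedge i}$ and $J_i(M)$ belong to $\mathcal K$.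

\section{Symmetric products}\label{sec:sp}

We compare $J_p(M)$ with $SP^p(M)$ one filtration step at a time. The inclusion $SP^{i-1}(A)\subset SP^i(A)$ adds the base point, its quotient is $A^{\wedge i}/\Sigma_i$, and $\rho\colon J_i(A)\to SP^i(A)$ induces the orbit map $A^{\wedge i}\to A^{\wedge i}/\Sigma_i$ on quotients. The action of $\Sigma_i$ is not free, so it needs an argument that the homology of these quotients depends only on the homology of $A$; this lets us replace $M$ by a point away from $p$ and by $S^{2m}$ mod $p$.

\begin{lemma}\label{lem:sym}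
Let $\Lambda$ be a commutative ring and $A,B$ connected complexes.
\begin{itemize}
\item[(a)] The sequence $0\to H_*(SP^{i-1}A;\Lambda)\to H_*(SP^iA;\Lambda)\to\tilde H_*(A^{\wedge i}/\Sigma_i;\Lambda)\to0$ is exact.
\item[(b)] A map $A\to B$ that is an isomorphism on $\tilde H_*(-;\Lambda)$ induces isomorphisms on $H_*(SP^i(-);\Lambda)$ and $\tilde H_*((-)^{\wedge i}/\Sigma_i;\Lambda)$.
\item[(c)] If $i!$ is invertible in $\Lambda$, then $\tilde H_*(A^{\wedge i};\Lambda)\to\tilde H_*(A^{\wedge i}/\Sigma_i;\Lambda)$ is the projection onto the coinvariants of $\Sigma_i$.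
\end{itemize}
\end{lemma}

\begin{proof}
The functors $SP^i$ and $(-)^{\wedge i}/\Sigma_i$ preserve pointed homotopies, and realization commutes with finite products and quotients. So we may replace $A$ naturally by the realization of its singular simplicial set $A_\bullet$ and compute homology with the simplicial modules $\Lambda[A_\bullet^{\times i}/\Sigma_i]$. Write $\Lambda[A_\bullet]=\Lambda{*}\oplus\tilde\Lambda[A_\bullet]$, where $\tilde\Lambda[A_\bullet]$ is the kernel of the augmentation; it is degreewise free and computes $\tilde H_*(A;\Lambda)$. A basis of the $i$-th symmetric power of a free module is given by unordered $i$-tuples of basis elements, so degreewise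
\[
\Lambda[A_\bullet^{\times i}/\Sigma_i]=\operatorname{Sym}^i\bigl(\Lambda[A_\bullet]\bigr)=\bigoplus_{j\le i}*^{\,i-j}\operatorname{Sym}^j\bigl(\tilde\Lambda[A_\bullet]\bigr),
\]
and the inclusion of $SP^{i-1}$ is multiplication by $*$. It is split injective with cokernel $\operatorname{Sym}^i(\tilde\Lambda[A_\bullet])$, which therefore computes $\tilde H_*(A^{\wedge i}/\Sigma_i;\Lambda)$. This proves (a).

In (b), the normalized chain complexes of $\tilde\Lambda[A_\bullet]$ and $\tilde\Lambda[B_\bullet]$ are nonnegatively graded complexes of projective modules, so a quasi-isomorphism between them is a chain homotopy equivalence. By the Dold--Kan correspondence $\tilde\Lambda[A_\bullet]\to\tilde\Lambda[B_\bullet]$ is a simplicial homotopy equivalence. A simplicial homotopy is a family of linear maps, one in degree $n$ for each $n$-simplex of $\Delta^1$, compatible with faces and degeneracies; applying the functor $\operatorname{Sym}^j$ to each map gives a family of the same kind. So each $\operatorname{Sym}^j$ preserves the equivalence.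

For (c), the degreewise tensor power $\tilde\Lambda[A_\bullet]^{\otimes i}$ computes $\tilde H_*(A^{\wedge i};\Lambda)$, its coinvariants are $\operatorname{Sym}^i(\tilde\Lambda[A_\bullet])$, and taking coinvariants is exact when $i!$ is invertible, because averaging identifies them with a natural direct summand.
\end{proof}

Put $N_i=M^{\wedge i}/\Sigma_i$, $Y=SP^p(M)$ and $Q=(S^{2m})^{\wedge p}/\Sigma_p$. By Lemma~\ref{lem:sym}(b) applied to $M\to *$, the spaces $SP^i(M)$ and $N_i$ have no reduced $\mathbb{Z}[1/p]$-homology.

\begin{lemma}\label{lem:below}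
The map $\rho\colon J_{p-1}(M)\to SP^{p-1}(M)$ is a homotopy equivalence.
\end{lemma}

\begin{proof}
Let $i<p$. The $\mathbb{F}_p$-homology of $M^{\wedge i}$ is spanned by $\hat u^{\otimes i}$, on which $\Sigma_i$ acts trivially because $\hat u$ has even degree. By Lemma~\ref{lem:sym}(c), $M^{\wedge i}\to N_i$ is an isomorphism on $\mathbb{F}_p$-homology. By induction and the five lemma so is $\rho\colon J_i(M)\to SP^i(M)$. Apply (H2).
\end{proof}

At $i=p$ coinvariants are no longer exact. We compute with the sphere, where the orbit space can be compared with a free quotient of a sphere by the cyclic group $C_p$.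

\begin{lemma}\label{lem:Q}
Let $B_j=\tilde H_j(Q;\mathbb{Z}_{(p)})$. For $j\neq2mp$ the group $B_j$ is finite and killed by $p$, and $B_j=0$ for $j\le2m+1$, for $j=2mp-1$ and for $j>2mp$. Moreover $B_{2mp}\cong\mathbb{Z}_{(p)}$, and the orbit map $S^{2mp}\to Q$ sends the fundamental class to $p$ times a generator.
\end{lemma}

\begin{proof}
The smash power $(S^{2m})^{\wedge p}$ is the one-point compactification of $\mathbb{R}^{2m}\otimes\mathbb{R}^p=\mathbb{R}^{2m}\oplus R$, where $\Sigma_p$ acts trivially on the diagonal summand $\mathbb{R}^{2m}$ and $R$ is the sum of $2m$ copies of the reduced permutation representation $\{t\in\mathbb{R}^p:\sum t_i=0\}$. The one-point compactification of $R$ is the unreduced suspension of the unit sphere $S(R)$, of dimension $d=2m(p-1)-1$. So $Q$ is the $(2m+1)$-fold suspension of $S(R)/\Sigma_p$, the orbit map is the suspension of $S(R)\to S(R)/\Sigma_p$, and $B_j=\tilde H_i(S(R)/\Sigma_p;\mathbb{Z}_{(p)})$ with $i=j-2m-1$. The values $j=2mp-1$ and $j=2mp$ correspond to $i=d-1$ and $i=d$.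

Triangulate $S(R)$ by projecting radially the barycentric subdivision of the boundary of a $\Sigma_p$-invariant polytope that contains $0$ in its interior. The group preserves the ordering of the vertices of each simplex by dimension, so for every subgroup $G$ the quotient $S(R)/G$ is a CW complex with chain complex the coinvariants $C_G$ of the simplicial chain complex $C$. The transfer $C_{\Sigma_p}\to C_{C_p}$, $[z]\mapsto\sum_h[hz]$, with $h$ running over representatives of the cosets $C_p h$, is a chain map, and its composite with the projection $C_{C_p}\to C_{\Sigma_p}$ is multiplication by the index $(p-1)!$, a unit in $\mathbb{Z}_{(p)}$. Hence $H_*(S(R)/C_p;\mathbb{Z}_{(p)})\to H_*(S(R)/\Sigma_p;\mathbb{Z}_{(p)})$ is a split surjection.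

A $p$-cycle fixes only the diagonal of $\mathbb{R}^p$, so $C_p$ acts freely on $S(R)$. A permutation acts on $R$ with determinant $\operatorname{sgn}^{2m}=1$, so $\Sigma_p$ preserves the orientation. Thus $S(R)/C_p$ is a closed oriented $d$-manifold with universal cover $S^d$; its homology is $\mathbb{Z}$ in degree $d$, and for $0<i<d$ it is the group homology $H_i(C_p;\mathbb{Z})$, which is $\mathbb{Z}/p$ for odd $i$ and $0$ for even $i$. Since $d-1$ is even and positive, the statements for $j\ne2mp$ follow. Rationally, $H_d(S(R)/\Sigma_p;\mathbb{Q})=H_d(S(R);\mathbb{Q})_{\Sigma_p}=\mathbb{Q}$, so the surjection $\mathbb{Z}_{(p)}=H_d(S(R)/C_p;\mathbb{Z}_{(p)})\to B_{2mp}$ has a target of rank $1$ and is an isomorphism. The covering $S(R)\to S(R)/C_p$ has degree $p$.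
\end{proof}

We translate this back to $M$. Let $K_0=J_{p-1}(M)$, mapped to $Y$ by $\rho$.

\begin{proposition}\label{prop:Y}
\begin{itemize}
\item[(a)] $Y\in\mathcal K$, and $K_0\to Y$ is injective on $\mathbb{F}_p$-homology.
\item[(b)] $H_j(Y,K_0)$ is zero for $j\le2m+1$, finite and killed by $p$ for $j\le2mp-2$, isomorphic to $\mathbb{Z}/p^\infty$ for $j=2mp-1$, and zero for $j\ge2mp$.
\item[(c)] $H_*(J_p(M),K_0)$ is $\mathbb{Z}/p^\infty$ in degree $2mp-1$ and zero otherwise, and its map to $H_{2mp-1}(Y,K_0)$ is onto with kernel $\mathbb{Z}/p$.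
\item[(d)] $\rho_*(\hat u^{\,p})=0$ in $H_{2mp}(Y;\mathbb{F}_p)$.
\end{itemize}
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:sym}(b) applied to $\pi\colon M\to S^{2m}$, the map $N_p\to Q$ is an isomorphism on $\mathbb{F}_p$-homology, and so is $M^{\wedge p}\to S^{2mp}$ by the K\"unneth theorem. These maps commute with the orbit maps.

(a) By Lemmas~\ref{lem:sym}(a) and \ref{lem:below}, the $\mathbb{F}_p$-homology of $Y$ is an extension of that of $N_p$ by that of $K_0$. The former is that of $Q$, which is finite by Lemma~\ref{lem:Q}.

(b), (c) An isomorphism on $\mathbb{F}_p$-homology is an isomorphism with coefficients $\mathbb{Z}/p^k$, by the five lemma and induction on $k$, and with coefficients $\mathbb{Z}/p^\infty$, by passing to the colimit. For a space with no reduced $\mathbb{Z}[1/p]$-homology, the sequence $0\to\mathbb{Z}\to\mathbb{Z}[1/p]\to\mathbb{Z}/p^\infty\to0$ gives $\tilde H_j(-)\cong\tilde H_{j+1}(-;\mathbb{Z}/p^\infty)$. Together with Lemma~\ref{lem:below} this gives isomorphisms, compatible with $\rho$ and the orbit maps,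
\begin{align*}
H_j(J_p(M),K_0)&\cong\tilde H_j(M^{\wedge p})\cong\tilde H_{j+1}(S^{2mp};\mathbb{Z}/p^\infty),\\
H_j(Y,K_0)&\cong\tilde H_j(N_p)\cong\tilde H_{j+1}(Q;\mathbb{Z}/p^\infty).
\end{align*}
By universal coefficients the last group is an extension of $\operatorname{Tor}(B_j,\mathbb{Z}/p^\infty)$ by $B_{j+1}\otimes\mathbb{Z}/p^\infty$. For a finite $p$-group $B$ we have $B\otimes\mathbb{Z}/p^\infty=0$ and $\operatorname{Tor}(B,\mathbb{Z}/p^\infty)\cong B$; for $B=\mathbb{Z}_{(p)}$ the tensor product is $\mathbb{Z}/p^\infty$ and $\operatorname{Tor}$ vanishes. By Lemma~\ref{lem:Q}, $H_j(Y,K_0)$ is $B_j$ for $j\le2mp-2$, it is $B_{2mp}\otimes\mathbb{Z}/p^\infty$ for $j=2mp-1$ because $B_{2mp-1}=0$, and it is zero for $j\geq 2mp$. The map in (c) is $H_{2mp}(S^{2mp};\mathbb{Z}_{(p)})\otimes\mathbb{Z}/p^\infty\to B_{2mp}\otimes\mathbb{Z}/p^\infty$, which is multiplication by $p$ on $\mathbb{Z}/p^\infty$.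

(d) Since $H_{2mp}(K_0;\mathbb{F}_p)=0$, the map $H_{2mp}(Y;\mathbb{F}_p)\to H_{2mp}(N_p;\mathbb{F}_p)\cong H_{2mp}(Q;\mathbb{F}_p)$ is injective. It sends $\rho_*(\hat u^{\,p})$ to the image of the mod $p$ fundamental class of $S^{2mp}$, which is zero by Lemma~\ref{lem:Q}.
\end{proof}

\section{The class $\delta$ and the end of the proof}\label{sec:end}

Lemma~\ref{lem:attach}(b) cannot be applied to $J_p(M)\to Y$ directly, because the relative homology may be nonzero in degrees $2m+2,\dots,2mp-2$. We kill these groups by attaching cones on Moore spaces to $K_0$, check that the attaching maps vanish in homology so that $g$ extends, and only then glue in the top filtration of $J_p(M)$.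

\begin{proposition}\label{prop:K}
Assume \textup{(H)}. There are $K\in\mathcal K$ and maps $j\colon J_p(M)\to K$, $F\colon K\to X$, $q\colon P^{2mp}\to K$ with $Fj=g$ and $q_*(e_{2mp})=j_*(\hat u^{\,p})$.
\end{proposition}

\begin{proof}
\emph{Killing the intermediate homology.} Start with $K_0\to Y$ and apply Lemma~\ref{lem:attach}(a) repeatedly: given $K_i\to Y$, let $k$ be the least degree with $H_k(Y,K_i)\ne0$, and if $k\le2mp-2$, choose $0\neq\alpha\in H_k(Y,K_i)$ and put $K_{i+1}=K_i\cup_{\theta_i}CP^k$. By Proposition~\ref{prop:Y}(b) and Lemma~\ref{lem:attach}(a), the groups $H_k(Y,K_i)$ with $k\le2mp-2$ are finite and killed by $p$, they vanish for $k\leq 2m+1$, and each step lowers their total dimension by one. All $K_i$ lie in $\mathcal K$, since $K_{i+1}/K_i=\Sigma P^k$ with $k\ge3$. The process ends with a complex $K'\supset K_0$ and a map $K'\to Y$ extending $\rho$ such that $H_j(Y,K')=0$ for $j\neq2mp-1$ and $H_{2mp-1}(Y,K_0)\to H_{2mp-1}(Y,K')$ is an isomorphism.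

\emph{The attaching maps vanish in homology.} The composite $P^k\to K_i\to Y$ is null, so it suffices to show that $K_i\to Y$ is injective on $\mathbb{F}_p$-homology. For $i=0$ this is Proposition~\ref{prop:Y}(a). Suppose it holds for $K_i$. We claim that $H_*(K_{i+1},K_i;\mathbb{F}_p)\to H_*(Y,K_i;\mathbb{F}_p)$ is injective. The source is one-dimensional in degrees $k$ and $k+1$, and we use the naturality of the universal coefficient sequences. In degree $k$ the map is $\langle\alpha\rangle\otimes\mathbb{F}_p\to H_k(Y,K_i)\otimes\mathbb{F}_p\subset H_k(Y,K_i;\mathbb{F}_p)$, which is injective because $H_k(Y,K_i)$ is killed by $p$. In degree $k+1$ its composite with the projection to $\operatorname{Tor}(H_k(Y,K_i),\mathbb{F}_p)$ is $\operatorname{Tor}(\langle\alpha\rangle,\mathbb{F}_p)\to\operatorname{Tor}(H_k(Y,K_i),\mathbb{F}_p)$, which is injective because $\operatorname{Tor}$ is left exact. Now let $z\in\tilde H_*(K_{i+1};\mathbb{F}_p)$ die in $Y$. Its image in $H_*(Y,K_i;\mathbb{F}_p)$ is zero, so by the claim its image in $H_*(K_{i+1},K_i;\mathbb{F}_p)$ is zero, and $z$ comes from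 some $z'\in\tilde H_*(K_i;\mathbb{F}_p)$. This $z'$ dies in $Y$, so $z'=0$ and $z=0$.

By Corollary~\ref{cor:null}, $g|_{K_0}$ extends successively over all $K_i$, to a map $f'\colon K'\to X$.

\emph{The last step.} Let $K=K'\cup_{K_0}J_p(M)$, let $j\colon J_p(M)\to K$ be the inclusion and $F=f'\cup g$, and map $K$ to $Y$ by the given map on $K'$ and by $\rho$ on $J_p(M)$. Then $K$ is simply connected by van Kampen's theorem and $K/K'=M^{\wedge p}$, so $K\in\mathcal K$. By excision $H_*(K,K')\cong H_*(J_p(M),K_0)$, so by Proposition~\ref{prop:Y}(c) it is concentrated in degree $2mp-1$ and maps onto $H_{2mp-1}(Y,K')$ with kernel $\mathbb{Z}/p$. The exact sequence of the triple $(Y,K,K')$,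
\[
0\to H_{2mp}(Y,K)\to H_{2mp-1}(K,K')\to H_{2mp-1}(Y,K')\to H_{2mp-1}(Y,K)\to0,
\]
shows that $H_*(Y,K)$ is $\mathbb{Z}/p$ in degree $2mp$ and zero otherwise. By Proposition~\ref{prop:Y}(d) the class $j_*(\hat u^{\,p})$ dies in $H_{2mp}(Y;\mathbb{F}_p)$. Lemma~\ref{lem:attach}(b) gives $q$.
\end{proof}

The class $j_*(\hat u^{\,p})$ is nonzero, since it maps to $\hat u^{\otimes p}$ in $K/K'$. So Corollary~\ref{cor:null} does not apply to $q$, and $\delta=Fq$ is the one obstruction in the passage from $J_p(M)$ to $SP^p(M)$ that the hypothesis does not remove.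

\begin{proof}[Proof of Theorems~\ref{thm:main} and \ref{thm:free}]
Suppose that $L$ as in Theorem~\ref{thm:main} is the mod $p$ homotopy Lie algebra of an H-group $X$, so that (H) holds. Take the class $0\neq u\in L_{2m}$ and its carrier $M$ from Lemma~\ref{lem:carrier}, and $K,j,F,q$ from Proposition~\ref{prop:K}. The map $\psi=\Sigma j\circ\sigma-\Sigma q$ of Proposition~\ref{prop:criterion} goes from $\Sigma P^{2mp}\cong P^{2mp+1}$ to $\Sigma K\in\mathcal K$ and is zero on $\mathbb{F}_p$-homology. By Proposition~\ref{prop:vanish}, $\psi^*=0$ on $G_n(\Sigma K)$ for large $n$. By Proposition~\ref{prop:criterion}, $\delta=Fq\in L_{2mp}$ satisfies $\operatorname{ad}(u)^p(y)=[\delta,y]$ for all $y$ of large degree. This contradicts Lemma~\ref{lem:lie}(e) and proves Theorem~\ref{thm:main}.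

If $\pi_*(X;\mathbb{Z}/p)$ were free on two or more generators, it would be concentrated in degrees $\geq 2$ by definition and would satisfy (P1)--(P3) by Lemma~\ref{lem:free}, contrary to Theorem~\ref{thm:main}. This proves Theorem~\ref{thm:free}.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Hatcher}
Hatcher, \emph{Algebraic Topology}.

\end{thebibliography}
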